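\title{Pairing strategies in $n^d$ tic-tac-toe: the counting condition is sufficient}

\begin{abstract}
A pairing strategy for the $n^d$ tic-tac-toe game is a family of disjoint pairs of cells such that every line contains one of the pairs. It can exist only if the board has at least twice as many cells as lines, that is, only if $n^d\ge (n+2)^d-n^d$. Hales and Jewett conjectured that this condition is also sufficient, and we prove that it is. For $d\le\lfloor n/2\rfloor+1$ we let every line distribute weight $2$ among its cells in such a way that all cells receive the same total; Hall's theorem then gives the pairing. The same weighting shows that no family of lines is more crowded than the family of all lines. For $n=4$ and infinitely many $d$ this property fails.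
\end{abstract}

\section{The problem and the results}\label{sec:intro}

\subsection*{The game}
Let $n\ge 2$ and $d\ge 1$ be integers and let $[n]=\{1,\dots,n\}$. The \emph{$n^d$ game} is tic-tac-toe on the board $[n]^d$, whose points are called \emph{cells}. Two players alternately occupy unoccupied cells, First Player moving first, and each tries to occupy all cells of a line. A \emph{line} is a set of $n$ cells
\[
\{(x_1(t),\dots,x_d(t)) : t=1,\dots,n\},
\]
where each function $x_i(t)$ is a constant, or $t$, or $n+1-t$, and not all of them are constant. The nonconstant coordinates are the \emph{active} coordinates of the line. Ordinary tic-tac-toe is the $3^2$ game.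

Let $\mathcal L$ be the set of lines. There are $n+2$ choices for each coordinate function, hence $(n+2)^d-n^d$ parametrizations that are not constant. A line has exactly two of them, since a parametrization is fixed by the choice of the end of the line at which $t=1$. Therefore
\[
|\mathcal L|=\frac{(n+2)^d-n^d}{2}.
\]
Two distinct lines share at most one cell. Indeed, the cells of a line $\ell$ lie on a straight line $L$ in $\mathbb R^d$; a point of $L$ is determined by one active coordinate, and all $n$ admissible values of that coordinate occur in $\ell$, so $\ell=L\cap[n]^d$. Distinct lines thus come from distinct straight lines.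

\subsection*{Pairing strategies}
The game can be played on any finite hypergraph, with its vertices as points and its edges as winning sets. It is a \emph{pairing strategy draw} if there is a family of pairwise disjoint $2$-element sets of points such that every winning set contains at least one of these pairs. With such a family Second Player needs no look-ahead: when First Player takes one point of a pair whose other point is free, Second Player takes the other point, and otherwise moves arbitrarily. First Player then never owns a whole pair, and so never owns a whole winning set.

A hypergraph is \emph{almost disjoint} if any two winning sets have at most one point in common; the $n^d$ hypergraph is an example, as we just saw. In such a hypergraph a pair lies in at most one winning set, so a pairing needs at least as many pairs as there are winning sets. This gives the known \emph{counting bound}: an almost disjoint hypergraph with a pairing strategy draw has at least twice as many points as winning sets. Hales and Jewett conjectured that for the $n^d$ games the converse holds: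
\begin{quote}
\emph{does $n^d\ge (n+2)^d-n^d$ imply that the $n^d$ game is a pairing strategy draw?}
\end{quote}
The inequality says $(1+2/n)^d\le 2$, or equivalently $n\ge 2/(2^{1/d}-1)$. For $d=1$ it reads $n\ge2$, and any two cells of the single line form a pairing. For $d=2$ it reads $n^2\ge 4n+4$, that is $n\ge 5$. The $5^2$ board has $25$ cells and $12$ lines, so a pairing must use all cells but one; Figure~\ref{fig:five} shows that it exists.

\begin{figure}[ht]
\[
\begin{array}{|c|c|c|c|c|}
\hline
a & r_1 & c_3 & r_1 & b\\ \hline
c_1 & r_2 & r_2 & c_4 & c_5\\ \hline
r_3 & c_2 & & c_4 & r_3\\ \hline
c_1 & c_2 & r_4 & r_4 & c_5\\ \hline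
b & r_5 & c_3 & r_5 & a\\ \hline
\end{array}
\]
\caption{A pairing for the $5^2$ game. Cells with equal labels are paired: the pair $r_i$ lies in row $i$, the pair $c_i$ in column $i$, and the pairs $a$, $b$ in the two diagonals. Only the center is unused.}\label{fig:five}
\end{figure}

For general almost disjoint hypergraphs the converse is false: take the three sides of a triangle as winning sets and add three points that lie in no winning set. The point is that a pairing forces the counting bound on \emph{every} family $\mathcal F$ of winning sets, in the form $|\bigcup\mathcal F|\ge 2|\mathcal F|$, while the hypothesis gives it for one family only. In the $n^d$ game the cells are covered very unevenly: a corner lies on $2^d-1$ lines, one for each nonempty set of active coordinates, while other cells may lie on only $d$. So it is conceivable that some family of lines crowds into few cells. We show that, in the range of $d$ that matters, this does not happen.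

\begin{theorem}\label{thm:main}
The $n^d$ game is a pairing strategy draw if and only if $n^d\ge (n+2)^d-n^d$, that is, if and only if $n\ge 2/(2^{1/d}-1)$.
\end{theorem}

For example, $7^3=343<386=9^3-7^3$ and $8^3=512\ge488=10^3-8^3$, and $(1+2/n)^3$ decreases in $n$, so the $n^3$ game is a pairing strategy draw exactly when $n\ge 8$.

\subsection*{Balanced weightings}
A pairing in which each line has its own pair can be read as follows: each line hands weight $1$ to two of its cells, and no cell receives more than $1$. We relax this to fractional weights. A \emph{weighting} is a family of numbers $w(\ell,x)\ge0$, for $\ell\in\mathcal L$ and $x\in\ell$, with $\sum_{x\in\ell}w(\ell,x)=2$ for every line $\ell$. The \emph{load} of a cell $x$ is $\sum_{\ell\ni x}w(\ell,x)$. The loads add up to $2|\mathcal L|$, so the mean load is always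
\[
\Lambda=\frac{2|\mathcal L|}{n^d}=\Big(1+\frac2n\Big)^d-1,
\]
and the condition of Theorem~\ref{thm:main} is $\Lambda\le1$. A weighting is \emph{balanced} if every cell has load exactly $\Lambda$. Throughout, $m=\lfloor n/2\rfloor$.

\begin{theorem}\label{thm:balanced}
If $d\le m+1$, then the $n^d$ board has a balanced weighting.
\end{theorem}

\begin{theorem}\label{thm:more}
\begin{enumerate}
\item[(a)] If $d\le m+1$, every family $\mathcal F$ of lines satisfies $|\bigcup\mathcal F|/n^d\ge|\mathcal F|/|\mathcal L|$.
\item[(b)] Let $r\ge2$ be an integer. One can choose $r$ cells on each line so that the chosen $r$-sets are pairwise disjoint if and only if $r|\mathcal L|\le n^d$. For $r=1$ the same holds provided $d\le m+1$.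
\item[(c)] The inequality in \textup{(a)} fails for $n=4$ and infinitely many $d$. Hence some restriction on $d$ is needed in \textup{(a)} and in Theorem~\ref{thm:balanced}.
\end{enumerate}
\end{theorem}

Part (a) says that a family of lines covers at least its proportional share of the board: the ratio of lines to covered cells is largest for the family of all lines. Section~\ref{sec:hall} derives Theorem~\ref{thm:main} and parts (a), (b) from Theorem~\ref{thm:balanced}. The balanced weighting is found by hand for the $5^2$ board in Section~\ref{sec:idea} and in general in Sections~\ref{sec:diag} and~\ref{sec:axis}. Part (c) is proved in Section~\ref{sec:fail}.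

\section{From balanced weightings to pairings}\label{sec:hall}

\begin{lemma}\label{lem:share}
If the $n^d$ board has a balanced weighting, then $|\bigcup\mathcal F|/n^d\ge|\mathcal F|/|\mathcal L|$ for every family $\mathcal F$ of lines.
\end{lemma}

\begin{proof}
The weight handed out by the lines of $\mathcal F$ lands in $\bigcup\mathcal F$, and all weights are nonnegative, so
\[
2|\mathcal F|=\sum_{\ell\in\mathcal F}\sum_{x\in\ell}w(\ell,x)\le\sum_{x\in\bigcup\mathcal F}\ \sum_{\ell\ni x}w(\ell,x)=\Lambda\Big|\bigcup\mathcal F\Big|=\frac{2|\mathcal L|}{n^d}\Big|\bigcup\mathcal F\Big|.
\]
Dividing by $2|\mathcal L|$ gives the claim.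
\end{proof}

Theorem~\ref{thm:more}(a) follows from Theorem~\ref{thm:balanced} and this lemma. To pass from inequalities to actual cells we use Hall's theorem: \emph{a finite bipartite graph with sides $A$ and $B$ has a matching that covers $A$ if and only if every $S\subseteq A$ has at least $|S|$ neighbors in $B$.}

A line with exactly one active coordinate $i$ is an \emph{axis line in direction $i$}; it consists of the $n$ cells obtained by varying the $i$th coordinate and fixing the others. Each cell lies on exactly one axis line in each direction, and there are $dn^{d-1}$ axis lines.

\begin{proof}[Proof of Theorem~\ref{thm:more}\textup{(b)}]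
Disjoint $r$-sets, one for each line, use $r|\mathcal L|$ cells, so the condition is necessary. Conversely, let $r|\mathcal L|\le n^d$. If $r\ge2$, counting axis lines alone gives $2dn^{d-1}\le r|\mathcal L|\le n^d$, so $d\le n/2$ and hence $d\le m$. If $r=1$, we have $d\le m+1$ by assumption. In both cases part (a) applies and gives
\[
\Big|\bigcup\mathcal F\Big|\ge|\mathcal F|\,\frac{n^d}{|\mathcal L|}\ge r|\mathcal F|\qquad\text{for every }\mathcal F\subseteq\mathcal L .
\]
Let $A$ consist of $r$ copies of each line, let $B$ be the set of cells, and join each copy to the cells of its line. If $S\subseteq A$ and $\mathcal F$ is the family of lines with a copy in $S$, then $|S|\le r|\mathcal F|$ and the set of neighbors of $S$ is $\bigcup\mathcal F$. Hall's condition holds, and a matching that covers $A$ assigns to each line $r$ of its cells, with no cell used twice.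
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Necessity is the counting bound of Section~\ref{sec:intro}. If $n^d\ge(n+2)^d-n^d=2|\mathcal L|$, then Theorem~\ref{thm:more}(b) with $r=2$ gives pairwise disjoint pairs, one inside each line.
\end{proof}

It remains to construct the balanced weighting and to prove part (c).

\section{The idea on small boards}\label{sec:idea}

Call a line with at least two active coordinates a \emph{diagonal}. The uniform weighting $w=2/n$ gives a cell a load proportional to the number of lines through it. On the $5^2$ board the center gets $8/5$ and a corner $6/5$, whereas $\Lambda=24/25$. The axis lines are not to blame, since every cell lies on $d$ of them; the imbalance comes from the diagonals. This suggests a plan in two stages: let the diagonals distribute their weight first, producing a partial load $M$, and then let the axis lines level it.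

How much can one axis line level? Suppose its cells carry loads $f(1),\dots,f(n)$ with average $\bar f$. After the line has handed out its weight $2$, the average is $\bar f+2/n$, so to make all loads equal it must give $\bar f+2/n-f(t)$ to the $t$th cell. This is nonnegative exactly when
\begin{equation}\label{eq:level}
f(t)-\bar f\le \frac2n\qquad\text{for all } t .
\end{equation}
Only upward deviations from the average matter.

\begin{example}\label{ex:five}
Let $n=5$, $d=2$. Rows are the axis lines on which $x_2$ is fixed, columns those on which $x_1$ is fixed. If the two diagonals are uniform, the middle row carries $4/5$ at the center and $0$ elsewhere; the deviation $4/5-4/25=16/25$ exceeds $2/5$, and \eqref{eq:level} fails. So let each diagonal avoid the center and give $1/2$ to each of its other four cells.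

\emph{Rows.} The middle row carries no load and gives $2/5$ to each cell. Each other row carries $1/2$ on two cells and $0$ on three, with average $1/5$. The deviation $1/2-1/5=3/10$ is below $2/5$, so the row can raise all its cells to $1/5+2/5=3/5$: it gives $1/10$ to the two loaded cells and $3/5$ to the other three, in total $2$.

\emph{Columns.} Every column now carries $\frac35,\frac35,\frac25,\frac35,\frac35$, with average $14/25$. It raises its cells to $14/25+2/5=24/25$ by giving $14/25$ to its middle cell and $9/25$ to the other four, in total $2$. Every load is now $24/25=\Lambda$.
\end{example}

In dimension $3$ avoiding the center is not enough.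

\begin{example}\label{ex:four}
Let $n=4$, $d=3$, so that $d=m+1$ and there is no central value. Let all diagonals be uniform, with weight $1/2$ per cell, and consider the axis line $(t,1,1)$. The cells $(1,1,1)$ and $(4,1,1)$ lie on four diagonals each, one for each set of at least two active coordinates, while $(2,1,1)$ and $(3,1,1)$ lie on one each. The loads are $2,\frac12,\frac12,2$ with average $5/4$, and the deviation $3/4$ exceeds $2/n=1/2$. The remedy is to let a diagonal such as $(1,t,t)$ avoid the cells where $t$ is $1$ or $4$, at which many diagonals meet, and give weight $1$ to each of $(1,2,2)$ and $(1,3,3)$. Apply this rule to all diagonals with one constant coordinate, and keep the diagonals with three active coordinates uniform. Then $(1,1,1)$ and $(4,1,1)$ receive only $1/2$, from the diagonal with three active coordinates, and $(2,1,1)$, $(3,1,1)$ receive $1$. The loads $\frac12,1,1,\frac12$ have average $3/4$ and deviation at most $1/4$.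
\end{example}

The next section turns the two avoidance rules into one definition and proves \eqref{eq:level} for the resulting load along every axis line.

\section{The weight of the diagonals}\label{sec:diag}

In this section $d\le m+1$. Put $\varepsilon=n-2m\in\{0,1\}$. The \emph{class} of a value $s\in[n]$ is $\{s,n+1-s\}$. There are $m$ classes with two elements, called \emph{noncentral}, and for odd $n$ one central class $\{(n+1)/2\}$. Classes govern incidence: at the cell of a line with parameter $t$, all active coordinates have values in the class of $t$, and reversing the parametrization does not change that class. We call it the \emph{class of the cell on the line}.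

\begin{lemma}\label{lem:unique}
Let $x$ be a cell and $A$ a nonempty set of coordinates such that the values $x_j$, $j\in A$, lie in one noncentral class. Then exactly one line through $x$ has active set $A$.
\end{lemma}

\begin{proof}
Fix $i\in A$ and parametrize so that the $i$th coordinate function is $t$; then $x$ has parameter $x_i$. For $j\notin A$ the function is the constant $x_j$. For $j\in A$ exactly one of the functions $t$ and $n+1-t$ takes the value $x_j$ at $t=x_i$, because $x_j\in\{x_i,n+1-x_i\}$ and $x_i\ne n+1-x_i$.
\end{proof}

Thus, if a noncentral class occurs in $\mu$ coordinates of $x$, it accounts for $2^\mu-1$ lines through $x$. To remove this exponential dependence on $\mu$ we let only one of them, the one with all $\mu$ coordinates active, put weight on $x$. For the central class even the full active set does not determine the line, since the directions of the active coordinates are free, so we put no weight there.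

Precisely, let $\ell$ be a diagonal and let $k_\ell$ be the number of noncentral classes that occur among its constant coordinates. A cell of $\ell$ is \emph{fresh} for $\ell$ if its class on $\ell$ is noncentral and does not occur among the constant coordinates of $\ell$. Each of the $m-k_\ell$ admissible classes contains two values of the parameter, so $\ell$ has $2(m-k_\ell)$ fresh cells. A diagonal has at most $d-2$ constant coordinates, hence $k_\ell\le d-2\le m-1$, and fresh cells exist. This is the first use of the hypothesis $d\le m+1$; for $n=d=4$, the diagonal $(1,2,t,t)$ has no fresh cell. Define
\[
w(\ell,x)=\begin{cases}\dfrac1{m-k_\ell}&\text{if $x$ is fresh for $\ell$,}\\[2mm] 0&\text{otherwise,}\end{cases}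
\qquad\qquad M(x)=\sum_{\ell\ni x,\ \ell\text{ diagonal}}w(\ell,x).
\]
Each diagonal hands out total weight $2$. These are the weights used in Examples~\ref{ex:five} and~\ref{ex:four}.

For a tuple $y$ of values in $[n]$, of any length, let $k(y)$ be the number of noncentral classes that occur in $y$, and $q(y)$ the number of noncentral classes that occur in at least two coordinates of $y$.

\begin{lemma}\label{lem:M}
For every cell $x$,
\[
M(x)=\frac{q(x)}{m-k(x)+1}.
\]
\end{lemma}

\begin{proof}
Suppose $x$ is fresh for a diagonal $\ell$, and let $C$ be its class on $\ell$. All active coordinates of $x$ have values in $C$ and no constant coordinate does, so the active set of $\ell$ is $A_C=\{j:x_j\in C\}$, and $|A_C|\ge2$. By Lemma~\ref{lem:unique}, $\ell$ is determined by $x$ and $C$. Conversely, for each noncentral class $C$ with $|A_C|\ge2$, Lemma~\ref{lem:unique} provides a diagonal through $x$ with active set $A_C$, and $x$ is fresh for it. So $x$ is fresh for exactly $q(x)$ diagonals. For each of them the constant coordinates contain all noncentral classes of $x$ except $C$, so $k_\ell=k(x)-1$ and the weight is $1/(m-k(x)+1)$. The denominator is at least $1$ because $k(x)\le m$.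
\end{proof}

Changing one coordinate of $x$ changes each of $q(x)$ and $k(x)$ by at most one, which makes \eqref{eq:level} plausible. For $g\colon[n]^d\to\mathbb R$ let $(E_ig)(x)$ be the average of $g$ over the axis line through $x$ in direction $i$.

\begin{lemma}\label{lem:grad}
For every $i$ and every cell $x$ we have $M(x)-(E_iM)(x)\le 2/n$.
\end{lemma}

\begin{proof}
Fix $i$ and the tuple $y$ of the other $d-1$ coordinates, and let $s\in[n]$ be the value of the $i$th coordinate. Put $k=k(y)$, $q=q(y)$, and let $N=m-k\ge0$ be the number of noncentral classes missing from $y$. In $y$, exactly $k-q$ noncentral classes occur once and $q$ occur at least twice, so $(k-q)+2q\le d-1\le m$, which says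
\begin{equation}\label{eq:qN}
q\le N .
\end{equation}
This is the second and last use of $d\le m+1$.

By Lemma~\ref{lem:M}, the value of $M$ depends only on how often the class of $s$ occurs in $y$. A missing noncentral class raises $k$ by one, a class occurring once raises $q$ by one, and in the remaining cases neither changes. It is convenient to record also $u=(N+1)M-q$, which measures the excess over the value $q/(N+1)$:
\[
\begin{array}{l|c|c|c}
\text{class of } s&\text{number of values } s& M& u\\ \hline
\text{noncentral, missing from } y&2N& q/N& q/N\\
\text{noncentral, once in } y&2(k-q)&(q+1)/(N+1)&1\\
\text{noncentral, at least twice in } y&2q&q/(N+1)&0\\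
\text{central}&\varepsilon&q/(N+1)&0
\end{array}
\]
In the first row, $u=(N+1)q/N-q=q/N$. The sum of $u$ over all $s$ is $2q+2(k-q)=2k$; this is also correct when $N=0$, since then the first row is empty and $q=0$ by \eqref{eq:qN}. So $u$ has average $2k/n$. By \eqref{eq:qN}, $u\le1$ in every row. Since $n-2k=2N+\varepsilon$,
\[
(N+1)(M-E_iM)=u-\frac{2k}{n}\le\frac{n-2k}{n}=\frac{2N+\varepsilon}{n}\le\frac{2(N+1)}{n}.
\]
Dividing by $N+1$ proves the lemma.
\end{proof}

\section{Leveling with the axis lines}\label{sec:axis}

By Lemma~\ref{lem:grad} the axis lines in direction $1$ can level $M$ along themselves, which replaces $M$ by $E_1M+2/n$. The lines in direction $2$ then face $E_1M$ instead of $M$, and we must know that \eqref{eq:level} survives. It does, because averaging in other directions preserves an upper bound. We use three properties of the operators $E_i$. They are linear; they commute, since $E_iE_jg$ is the average over the $n^2$ cells obtained by varying coordinates $i\neq j$; and $g\le c$ pointwise implies $E_ig\le c$ pointwise.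

\begin{lemma}\label{lem:level}
Let $f\colon[n]^d\to\mathbb R$ satisfy $f-E_if\le2/n$ pointwise for $i=1,\dots,d$. Then there are numbers $w(\ell,x)\ge0$, for axis lines $\ell$ and $x\in\ell$, such that $\sum_{x\in\ell}w(\ell,x)=2$ for every axis line $\ell$ and
\[
f(x)+\sum_{\ell\ni x,\ \ell\text{ axis}}w(\ell,x)
\]
does not depend on $x$.
\end{lemma}

\begin{proof}
Put $f_0=f$ and $f_i=E_if_{i-1}$ for $i=1,\dots,d$. For an axis line $\ell$ in direction $i$ and $x\in\ell$ define
\[
w(\ell,x)=\frac2n+f_i(x)-f_{i-1}(x).
\]
By commutativity, $f_{i-1}-f_i=E_1\cdots E_{i-1}(f-E_if)$. The function $f-E_if$ is at most $2/n$, and each of $E_1,\dots,E_{i-1}$ preserves this bound, so $w\ge0$. On $\ell$ the function $f_i$ is constant and equal to the average of $f_{i-1}$ over $\ell$, so $f_i-f_{i-1}$ sums to zero over $\ell$ and the total weight of $\ell$ is $n\cdot 2/n=2$. A cell $x$ lies on one axis line in each direction, so the sum telescopes: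
\[
f(x)+\sum_{i=1}^d\Big(\frac2n+f_i(x)-f_{i-1}(x)\Big)=\frac{2d}{n}+f_d(x).
\]
Finally, $f_d=E_1\cdots E_df$ is the constant function equal to the mean of $f$ over the board.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:balanced}]
Let $d\le m+1$. On diagonals take the weights of Section~\ref{sec:diag}, and on axis lines the weights given by Lemma~\ref{lem:level} for $f=M$, whose hypothesis is Lemma~\ref{lem:grad}. Every line is a diagonal or an axis line, so this is a weighting. The load of $x$ is $M(x)$ plus the weight received from axis lines, which is the same for all cells. It therefore equals the mean load $\Lambda$.
\end{proof}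

\section{A crowded family of lines for $n=4$}\label{sec:fail}

When $d$ is large compared with $n$, it is not only the construction that breaks down. Let $n=4$, with classes $\{1,4\}$ and $\{2,3\}$. Of the six possible coordinate functions, two are active, two are constants in $\{1,4\}$ and two are constants in $\{2,3\}$, so a typical line has about $d/3$ coordinates of each kind. At any cell of such a line the active coordinates all join one class, and the coordinates split between the classes in the ratio $2:1$. A typical cell splits evenly. So the typical lines should cover only atypical cells, and a count confirms this.

\begin{proof}[Proof of Theorem~\ref{thm:more}\textup{(c)}]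
Let $n=4$ and $d=3t$. Let $\mathcal F$ be the family of lines with $t$ active coordinates, $t$ constants in $\{1,4\}$ and $t$ constants in $\{2,3\}$. Choose which coordinates are of which kind, then one of two functions in each coordinate, and divide by $2$ for the two parametrizations:
\[
|\mathcal F|=\frac{(3t)!}{t!^{\,3}}\,2^{3t-1}.
\]
Every cell of $\bigcup\mathcal F$ has either $t$ or $2t$ coordinates in $\{1,4\}$ and the others in $\{2,3\}$, so $|\bigcup\mathcal F|\le 2\binom{3t}{t}2^{3t}$. Since $(3t)!/t!^{\,3}=\binom{3t}{t}\binom{2t}{t}$, and since $\binom{2t}{t}$ is the largest of $2t+1$ binomial coefficients with sum $4^t$,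
\[
\frac{|\mathcal F|}{|\bigcup\mathcal F|}\ge\frac14\binom{2t}{t}\ge\frac{4^t}{4(2t+1)} .
\]
On the other hand,
\[
\frac{|\mathcal L|}{4^d}<\frac12\Big(\frac64\Big)^{3t}=\frac12\Big(\frac{27}{8}\Big)^t .
\]
The inequality in (a) is equivalent to $|\mathcal F|/|\bigcup\mathcal F|\le|\mathcal L|/4^d$. It is violated as soon as $(32/27)^t\ge2(2t+1)$, which holds for all large $t$. By Lemma~\ref{lem:share}, these boards have no balanced weighting either.
\end{proof}
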